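\title{Nonsingular scalar shifts of matrices over infinite skew fields with finite center}

\begin{abstract}
Let $K$ be an infinite skew field whose center is finite. We prove that for every square matrix $A$ over $K$ there is $\alpha\in K$ such that $A-\alpha I$ is invertible; consequently a skew field has this property if and only if it is infinite. The proof applies to pencils $A_0+L(y)$ whose linear part shrinks no subspace. Evaluating the pencil on the vertices of a cube removes the constant term $A_0$, and it remains to show that a family of block matrices built from $L$ alone has kernels of arbitrarily small proportion. This is done with the finiteness of the set of subspaces defined over the center, Bogolyubov's lemma, and a lemma on additive families of matrices of bounded rank. As an application, every full matrix over $K_C\langle X\rangle$ is nonsingular at some point of $K$.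
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $K$ be a skew field, that is, a division ring that need not be commutative, and let $C$ be its center. A square matrix over $K$ is \emph{nonsingular} if it is invertible in $M_n(K)$, and \emph{singular} otherwise. We ask: given a square matrix $A$ over $K$, is there an $\alpha\in K$ such that $A-\alpha I$ is nonsingular?

We regard $K^n$ as a right $K$-space of columns on which matrices act from the left. The scalar matrix $\alpha I$ acts by $v\mapsto\alpha v$, multiplying every entry on the left, and this map is right $K$-linear. A square matrix is singular exactly when its kernel is nonzero, so $A-\alpha I$ is singular if and only if $Av=\alpha v$ for some $v\neq0$. Over a commutative field the determinant shows that this happens for at most $n$ values of $\alpha$. Over a skew field the bound survives for central $\alpha$.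

\begin{lemma}\label{lem:eigen}
Let $B\in M_n(K)$. The subspaces $\ker(B-tI)$, $t\in C$, are independent. In particular $\sum_{t\in C}\dim\ker(B-tI)\le n$.
\end{lemma}

\begin{proof}
Suppose $v_1+\dots+v_s=0$ with $0\ne v_i\in\ker(B-t_iI)$, distinct $t_i\in C$, and $s$ minimal; then $s\ge2$. Applying $B-t_sI$ gives $\sum_{i<s}(t_i-t_s)v_i=0$. Since $t_i-t_s$ is central, $(t_i-t_s)v_i=v_i(t_i-t_s)$ is a nonzero vector of $\ker(B-t_iI)$, and we have a shorter relation.
\end{proof}

Thus the answer is yes when $C$ is infinite. It is no when $K$ is finite: take for $A$ a diagonal matrix with all elements of $K$ on the diagonal. What remains is the case of an infinite $K$ with finite center. There the central $\alpha$ are of no use, since a diagonal matrix excludes any finite set of candidates, and counting the bad $\alpha$ is of no use either, as the following example shows.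

\begin{example}\label{ex:laurent}
Let $k$ be an algebraic closure of $\mathbb F_p$, let $\sigma(b)=b^p$, and let $K$ be the ring of Laurent series $\sum_{i\ge i_0}a_it^i$ $(a_i\in k)$ with $tb=\sigma(b)t$. A nonzero series is a nonzero monomial times $1-u$ with $u$ of positive order, so the geometric series inverts it, and $K$ is a skew field. A central series satisfies $a_i(\sigma^i(b)-b)=0$ for all $b\in k$, hence $a_i=0$ for $i\ne0$, and it commutes with $t$, hence $\sigma(a_0)=a_0$. So $C=\mathbb F_p$. Let $\omega\in\mathbb F_{p^2}\setminus\mathbb F_p$ have minimal polynomial $x^2-\tau x+\nu$ over $\mathbb F_p$, and let $A=\begin{pmatrix}0&1\\-\nu&\tau\end{pmatrix}$. The equation $Av=\alpha v$ forces $v_2=\alpha v_1$ and $(\alpha^2-\tau\alpha+\nu)v_1=0$, so $A-\alpha I$ is singular if and only if $\alpha^2-\tau\alpha+\nu=0$. As $\tau$ and $\nu$ are central, every conjugate of $\omega$ is a solution, and the conjugates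
\[
(1+at)\,\omega\,(1+at)^{-1}=\omega+a(\omega^p-\omega)\,t+\cdots\qquad(a\in k)
\]
are pairwise distinct. So $A-\alpha I$ is singular for infinitely many $\alpha$.
\end{example}

Small matrices nevertheless suggest a positive answer. For a triangular $A$ any $\alpha$ different from the diagonal entries works. For $A=\begin{pmatrix}a&b\\c&d\end{pmatrix}$ with $b\ne0$, solving the first row for $v_2$ shows that $A-\alpha I$ is singular if and only if $f(\alpha):=c-(d-\alpha)b^{-1}(a-\alpha)$ is zero. If $f$ vanishes identically, so does its second difference
\[
f(y+z)-f(y)-f(z)+f(0)=-(yb^{-1}z+zb^{-1}y).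
\]
Putting $y=bu$, $z=bv$ gives $uv+vu=0$ for all $u,v\in K$. With $u=v=1$ we get characteristic $2$, and then $K$ is commutative, so $K=C$ is finite. For larger matrices, elimination requires inverting expressions that depend on $\alpha$, and there is no single polynomial expression to take differences of. It has been conjectured that the answer is yes all the same, and we prove this.

\begin{theorem}\label{thm:main}
Let $K$ be an infinite skew field with finite center. For every square matrix $A$ over $K$ there is $\alpha\in K$ with $A-\alpha I$ nonsingular.
\end{theorem}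

With the two elementary cases above, Theorem~\ref{thm:main} answers the question for all skew fields.

\begin{corollary}\label{cor:iff}
Let $K$ be a skew field. Every square matrix $A$ over $K$ admits $\alpha\in K$ with $A-\alpha I$ nonsingular if and only if $K$ is infinite.
\end{corollary}

\begin{corollary}\label{cor:many}
If $K$ is infinite with finite center and $A_1,\dots,A_s$ are square matrices over $K$, then there are infinitely many $\alpha\in K$ for which all $A_i-\alpha I$ are nonsingular.
\end{corollary}

\begin{proof}
Given $\alpha_1,\dots,\alpha_t\in K$, apply Theorem~\ref{thm:main} to $A_1\oplus\dots\oplus A_s\oplus\operatorname{diag}(\alpha_1,\dots,\alpha_t)$. The resulting $\alpha$ makes every $A_i-\alpha I$ nonsingular and differs from $\alpha_1,\dots,\alpha_t$.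
\end{proof}

The proof uses little about the map $\alpha\mapsto\alpha I$, and we carry it out for a wider class of pencils. Let $E=K^r$. A \emph{generalized linear map} $L\colon E\to M_N(K)$ is a map of the form
\[
L(y)=\sum_{i=1}^{M}P_i\,y_{j(i)}\,Q_i,\qquad P_i\in K^{N\times1},\quad Q_i\in K^{1\times N},\quad j(i)\in\{1,\dots,r\}.
\]
Equivalently, each entry of $L(y)$ is a finite sum of terms $a\,y_j\,b$ with fixed $a,b\in K$: such a term in position $(i,l)$ is $(e_ia)\,y_j\,(be_l^{T})$. The map $L$ is additive. For $m\ge1$ we let $L(y)$ act on $K^{Nm}=(K^N)^m$ blockwise, that is, by the block diagonal matrix with $m$ blocks $L(y)$, and we keep the notation $L(y)$. For a subspace $W\le K^{Nm}$ put $L(E)W=\sum_{y\in E}L(y)W$.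

\begin{definition}
The map $L$ is \emph{nonshrinking} if $\dim L(E)W\ge\dim W$ for all $m\ge1$ and all subspaces $W\le K^{Nm}$.
\end{definition}

\begin{theorem}\label{thm:pencil}
Let $K$ be an infinite skew field with finite center, and let $L\colon K^r\to M_N(K)$ be a nonshrinking generalized linear map. Then for every $A_0\in M_N(K)$ there is $y\in K^r$ with $A_0+L(y)$ nonsingular.
\end{theorem}

If some $L(y)$ is nonsingular, then $\dim L(E)W\ge\dim L(y)W=\dim W$, so $L$ is nonshrinking. This shows that the hypothesis of Theorem~\ref{thm:pencil} cannot be weakened (take $A_0=0$), and that $L(y)=yI$ satisfies it. Theorem~\ref{thm:main} is the case $r=1$, $A_0=A$, $L(y)=yI$, $\alpha=-y$.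

The proof of Theorem~\ref{thm:pencil} has two parts. Section~\ref{sec:cube} attaches to $y_1,\dots,y_d\in E$ a matrix $g$ of size $N2^d$ that depends on $L$ only, and shows that $\dim\ker g\ge2^d$ if the pencil is always singular. Sections~\ref{sec:rigid}--\ref{sec:chains} show that $2^{-d}\dim\ker g$ can be made arbitrarily small. These parts are self-contained. Section~\ref{sec:full} applies Theorem~\ref{thm:pencil}, together with published results on free ideal rings, to full matrices over $K_C\langle X\rangle$.

\section{Conventions}\label{sec:conv}

Until the end of Section~\ref{sec:chains}, $K$ is infinite and $C$ is finite unless we say otherwise, and $L\colon E=K^r\to M_N(K)$ is a generalized linear map. The finite field $C$ has characteristic $p>0$ and contains $\mathbb F_p$, so $E$ is an elementary abelian $p$-group, that is, an abelian group with $pE=0$.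

``Subspace'' and ``linear'' refer to right $K$-spaces. Bases, dimension and the rank--nullity formula work as over a commutative field. The rank of a matrix is the dimension of its image; it is unchanged by invertible factors on either side and does not increase on passing to a submatrix. A subspace $T\le K^t$ is the common kernel of the rows $\phi\in K^{1\times t}$ with $\phi T=0$. We write $\kappa(g)=\dim\ker g$ and use three rules. Let $U'\le U$ have codimension at most $\varepsilon$, a real number.
\begin{itemize}
\item[(C1)] If $\phi$ is a linear map on $U$, then $\phi(U')$ has codimension at most $\varepsilon$ in $\phi(U)$, because $\phi(U)/\phi(U')$ is a quotient of $U/U'$.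
\item[(C2)] If $X\le U$, then $U'\cap X$ has codimension at most $\varepsilon$ in $X$, because $X/(U'\cap X)$ embeds in $U/U'$. Hence codimensions at most add under intersection.
\item[(C3)] For a linear map $g$ and a subspace $R$ of its target, $\dim g^{-1}(R)=\dim(R\cap\operatorname{Im}g)+\kappa(g)$.
\end{itemize}

\section{Cube matrices: removing the constant term}\label{sec:cube}

Suppose $A_0+L(y)$ is singular for all $y$. Each $y$ has a kernel vector, but nothing controls how it depends on $y$. On a cube no control is needed. Fix $y_1,\dots,y_d\in E$ and consider the points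
\[
y_c=c_1y_1+\dots+c_dy_d,\qquad c\in\{0,1\}^d .
\]
Every function on $\{0,1\}^d$ is a multilinear polynomial in $c$ and so has a degree. Multiplication by $A_0$ does not raise the degree, whereas multiplication by $L(y_c)=\sum c_iL(y_i)$ may raise it by one. A function whose values are kernel vectors satisfies $L(y_c)w(c)=-A_0w(c)$, so its leading coefficients are killed by the degree-raising part of $L(y_c)$, in which $A_0$ does not occur. This part is the following matrix.

\begin{definition}
For $d\ge0$ and $y_1,\dots,y_d\in E$, the \emph{cube matrix} $g=g(y_1,\dots,y_d)$ acts on $V=\bigoplus_{S\subseteq\{1,\dots,d\}}K^N$ by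
\[
(g\omega)_T=\sum_{i\in T}L(y_i)\,\omega_{T\setminus\{i\}} .
\]
We put $\mu(g)=2^d$, so that $V\cong K^{N\mu(g)}$, and we let $\mathcal G$ be the set of all cube matrices. For $d=0$, $g$ is the zero matrix in $M_N(K)$.
\end{definition}

Let $V_j\le V$ be the sum of the summands with $|S|=j$. Then $gV_j\subseteq V_{j+1}$, and therefore $\ker g=\bigoplus_j(\ker g\cap V_j)$.

\begin{proposition}\label{prop:cube}
Let $K$ be any skew field, $A_0\in M_N(K)$ and $g=g(y_1,\dots,y_d)$. If $A_0+L(y_c)$ is singular for every $c\in\{0,1\}^d$, then $\kappa(g)\ge\mu(g)$.
\end{proposition}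

\begin{proof}
For $S\subseteq\{1,\dots,d\}$ let $u_S(c)=\prod_{i\in S}c_i$. At the vertex with support $T$, $u_S$ takes the value $1$ if $S\subseteq T$ and $0$ otherwise. If subsets are ordered by size, this table of values is triangular with ones on the diagonal, hence invertible. So every function $w\colon\{0,1\}^d\to K^N$ has a unique expansion $w=\sum_Sw_Su_S$ with $w_S\in K^N$, and the coefficients depend linearly on $w$. Let $F_j$ be the space of $w$ with $w_S=0$ for $|S|>j$, so $0=F_{-1}\le F_0\le\dots\le F_d$, and $F_d$ consists of all functions.

Choose $v_c\ne0$ with $(A_0+L(y_c))v_c=0$, and let $\mathcal N$ be the space of functions $w$ with $w(c)\in v_cK$ for all $c$. Then $\dim\mathcal N=2^d$, and $L(y_c)w(c)=-A_0w(c)$ for $w\in\mathcal N$. Since $L$ is additive and $c_iu_S(c)=u_{S\cup\{i\}}(c)$, this reads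
\[
\sum_{i,S}L(y_i)w_S\,u_{S\cup\{i\}}=-\sum_SA_0w_S\,u_S .
\]
Let $w\in\mathcal N\cap F_j$ and $|T|=j+1$. The coefficient of $u_T$ on the right is zero. On the left, a pair $(i,S)$ with $S\cup\{i\}=T$ and $|S|\le j$ has $i\in T$ and $S=T\setminus\{i\}$, so $\sum_{i\in T}L(y_i)w_{T\setminus\{i\}}=0$. This says that the vector $(w_S)_{|S|=j}\in V_j$ lies in $\ker g$. The linear map $\mathcal N\cap F_j\to\ker g\cap V_j$ so obtained has kernel $\mathcal N\cap F_{j-1}$. Summing over $j=0,\dots,d$ gives $2^d=\dim\mathcal N\le\sum_j\dim(\ker g\cap V_j)=\kappa(g)$.
\end{proof}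

For $L(y)=yI_n$ the cube matrix is the direct sum of $n$ copies of the cube matrix of the scalar map $y\mapsto y$, one for each coordinate of $K^n$. So Theorem~\ref{thm:main} for $n\times n$ matrices follows once a scalar cube matrix has $\kappa/\mu<1/n$.

\begin{example}\label{ex:small}
Let $N=r=1$, $L(y)=y$, and let all $y_i$ be nonzero. The map $V_0\to V_1$ is injective for $d\ge1$, the map $V_{d-1}\to V_d$ has rank one, and $gV_d=0$. Hence $\kappa/\mu$ equals $1$, $1/2$, $2/4$ for $d=0,1,2$. For $d=3$ the spaces $V_j$ have dimensions $1,3,3,1$, and a vector $(\omega_1,\omega_2,\omega_3)\in V_1$ lies in $\ker g$ when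
\[
y_1\omega_2+y_2\omega_1=0,\qquad y_1\omega_3+y_3\omega_1=0,\qquad y_2\omega_3+y_3\omega_2=0 .
\]
The first two equations determine $\omega_2,\omega_3$, and the third becomes $(y_2y_1^{-1}y_3+y_3y_1^{-1}y_2)\,\omega_1=0$. The expression in parentheses is the second difference met in the introduction. If it is nonzero, then $\kappa=0+0+2+1=3$ and $\kappa/\mu=3/8<1/2$. We can arrange this with $y_1=y_2=y_3=1$ if $p\ne2$, and with $y_1=1$ and two noncommuting elements $y_2,y_3$ if $p=2$; these exist because $K\ne C$. By Proposition~\ref{prop:cube}, for every $2\times2$ matrix $A$ one of the eight matrices $A+y_cI$ is nonsingular.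
\end{example}

In general we prove that the ratio becomes arbitrarily small. Put
\[
\theta=\inf_{g\in\mathcal G}\frac{\kappa(g)}{\mu(g)} .
\]

\begin{proposition}\label{prop:key}
Let $K$ be infinite with finite center. If $L$ is nonshrinking, then $\theta=0$.
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:pencil} from Proposition~\ref{prop:key}]
Choose $g=g(y_1,\dots,y_d)$ with $\kappa(g)<\mu(g)$. By Proposition~\ref{prop:cube}, some $A_0+L(y_c)$ is nonsingular.
\end{proof}

The points $y_1,\dots,y_d$ in this proof depend on $L$ only, so the same finite set $\{y_c\}$ serves every $A_0$.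

\begin{remark}\label{rem:comm}
Proposition~\ref{prop:key} fails for every commutative field $K$ of characteristic $p$, finite or infinite. Let $N=r=1$ and $L(y)=y$. Then $g=\sum_iy_in_i$, where $n_i$ sends the basis vector $e_S$ to $e_{S\cup\{i\}}$ if $i\notin S$ and to $0$ otherwise. The $n_i$ commute and $n_i^2=0$, so $g^p=\sum_iy_i^pn_i^p=0$. By (C3), $\kappa(g^{j+1})\le\kappa(g^j)+\kappa(g)$, so $\mu\le p\,\kappa(g)$ and $\theta\ge1/p$. Both hypotheses on $K$ must therefore enter the proof of Proposition~\ref{prop:key}; the next section isolates where.
\end{remark}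

\section{Two rigidity properties}\label{sec:rigid}

The first property uses only that $K$ is infinite: an identity $\sum a_iyb_i=0$ that holds on a subgroup of finite index holds everywhere. The second uses that $C$ is finite: only finitely many subspaces have the form $L(E)W$.

\begin{lemma}\label{lem:indep}
Let $K$ be any skew field. If $a_1,\dots,a_s\in K$ are linearly independent over $C$ and $\sum_ia_iyb_i=0$ for all $y\in K$, then $b_1=\dots=b_s=0$.
\end{lemma}

\begin{proof}
Take a counterexample with $s$ minimal. Then all $b_i\ne0$, and after multiplying on the right by $b_1^{-1}$ we may assume $b_1=1$. For $z\in K$, replace $y$ by $yz$ and subtract the original relation multiplied on the right by $z$; this gives $\sum_{i\ge2}a_iy(zb_i-b_iz)=0$ for all $y$. By minimality $zb_i=b_iz$ for all $z$, so $b_i\in C$. Now $y=1$ gives $\sum a_ib_i=0$ with $b_1=1$, contrary to independence.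
\end{proof}

\begin{lemma}\label{lem:index}
Let $H\le E$ be an additive subgroup of finite index.
\begin{itemize}
\item[(i)] If $\psi(y)=\sum_ia_iy_{j(i)}b_i$ with $a_i,b_i\in K$ vanishes on $H$, then it vanishes on $E$.
\item[(ii)] If $W,T\le K^{Nm}$ and $L(\delta)W\subseteq T$ for all $\delta\in H$, then $L(E)W\subseteq T$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) The map $\psi$ is additive, so it suffices to treat its restriction to each coordinate axis, and $H$ meets each axis in a subgroup of finite index. So let $r=1$. An additive map that vanishes on a subgroup of finite index has finite image, and we show that a map $\psi(y)=\sum_{i=1}^sa_iyb_i$ with finite image is zero. Take a counterexample with $s$ minimal. Then all $b_i\neq0$. The $a_i$ are independent over $C$, for a relation such as $a_s=\sum_{i<s}a_it_i$ with $t_i\in C$ gives $a_syb_s=\sum_{i<s}a_iy(t_ib_s)$ and shortens the expression. Multiplying on the right by $b_1^{-1}$, we may assume $b_1=1$. For $z\in K$ the map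
\[
y\mapsto\psi(yz)-\psi(y)z=\sum_{i\ge2}a_iy(zb_i-b_iz)
\]
has finite image and fewer terms, so it is zero. By Lemma~\ref{lem:indep}, $zb_i=b_iz$ for all $z$, so $b_i\in C$. Hence $\psi(y)=ay$ with $a=\sum a_ib_i$, and $a\ne0$ by independence and $b_1=1$. The image of $\psi$ is then $K$, which is infinite, a contradiction.

(ii) For $w\in W$ and a row $\phi$ with $\phi T=0$, the function $y\mapsto\phi L(y)w$ has the form in (i) and vanishes on $H$. So it vanishes on $E$, and $L(y)w\in T$ for all $y$.
\end{proof}

For finite $K$ the lemma is false, as $H=0$ shows.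

Call a subspace of $K^t$ \emph{rational} if it is spanned by vectors in $C^t$. Since $C^t$ is a finite set, $K^t$ has only finitely many rational subspaces.

\begin{lemma}\label{lem:finite}
\begin{itemize}
\item[(i)] If $Z\le K^t$ satisfies $sZ\subseteq Z$ for all $s\in K$, then $Z$ is rational.
\item[(ii)] For each $m$ the set $\mathcal S_m=\{L(E)W:\ W\le K^{Nm}\}$ is finite.
\end{itemize}
\end{lemma}

\begin{proof}
(i) A matrix whose columns form a basis of $Z$ has $\dim Z$ rows that form an invertible submatrix. Let $J$ be the set of their indices; the coordinate projection $Z\to K^J$ is bijective. For $i\in J$ let $z_i\in Z$ be the preimage of the $i$-th unit vector. The $z_i$ form a basis of $Z$. For $s\ne0$ the vector $sz_is^{-1}$ lies in $Z$ and has the same $J$-coordinates as $z_i$, since conjugation fixes $0$ and $1$. So $sz_is^{-1}=z_i$ for all $s\neq0$, and the entries of $z_i$ lie in $C$.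

(ii) Write $L(y)=P\,D(y)\,Q$, where $P\in K^{N\times M}$ has columns $P_i$, $Q\in K^{M\times N}$ has rows $Q_i$, and $D(y)=\operatorname{diag}(y_{j(1)},\dots,y_{j(M)})$. Let $P,D(y),Q$ act blockwise on $(K^N)^m$ and $(K^M)^m$. Then $L(E)W=PZ$ with $Z=\sum_{y\in E}D(y)QW$. Since $sD(y)=D(sy)$, where $sy=(sy_1,\dots,sy_r)$, we have $sZ\subseteq Z$ for all $s\in K$. So $Z$ is one of the finitely many rational subspaces of $K^{Mm}$.
\end{proof}

\section{Doubling, and the case of an attained infimum}\label{sec:exact}

Cube matrices are built one variable at a time. Let $g=g(y_1,\dots,y_d)$ act on $V$, and let $y\in E$. List first the subsets of $\{1,\dots,d+1\}$ that do not contain $d+1$, then the sets $S\cup\{d+1\}$ in the same order. Then $g(y_1,\dots,y_d,y)$ acts on $V\oplus V$ as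
\begin{equation}\label{eq:double}
g_y=\begin{pmatrix}g&0\\L(y)&g\end{pmatrix},\qquad g_y(a,b)=\bigl(ga,\ L(y)a+gb\bigr),
\end{equation}
and $\mu(g_y)=2\mu(g)$. Let $\operatorname{pr}\colon V\oplus V\to V$ be the projection $(a,b)\mapsto a$. It commutes with the blockwise action of $L$, so
\begin{equation}\label{eq:pr}
\operatorname{pr}\bigl(L(E)\mathcal W\bigr)=L(E)\operatorname{pr}\mathcal W\qquad\text{for all }\mathcal W\le V\oplus V.
\end{equation}
The restriction of $\operatorname{pr}$ to $\ker g_y$ has kernel $0\oplus\ker g$ and image $\{a\in\ker g:L(y)a\in\operatorname{Im}g\}$. Therefore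
\begin{equation}\label{eq:kappa}
\kappa(g_y)=\kappa(g)+\dim\{a\in\ker g:\ L(y)a\in\operatorname{Im}g\}\le2\kappa(g).
\end{equation}
The ratio $\kappa/\mu$ does not increase under doubling, and it stays the same only if $L(y)$ maps $\ker g$ into $\operatorname{Im}g$.

To see the mechanism of the proof of Proposition~\ref{prop:key}, suppose that $\theta>0$ and that the infimum is attained. Call $g$ \emph{extremal} if $\kappa(g)=\theta\mu(g)$, fix an extremal $g$, and write $\kappa=\kappa(g)$, $\mu=\mu(g)$. From $2\theta\mu\le\kappa(g_y)\le2\kappa$ we see that every $g_y$ is extremal and that equality holds in \eqref{eq:kappa}. So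
\[
R_1:=L(E)\ker g\subseteq\operatorname{Im}g .
\]
Since $L$ is nonshrinking, $\dim R_1\ge\kappa$, and by (C3) the space $W_1=g^{-1}(R_1)$ has dimension at least $2\kappa$. If also $R_2:=L(E)W_1\subseteq\operatorname{Im}g$, then $\dim R_2\ge2\kappa$ and $W_2=g^{-1}(R_2)$ has dimension at least $3\kappa$. If this can be continued, we obtain subspaces $R_k\le K^{N\mu}$ of dimension at least $k\theta\mu$, which is absurd for $k>N/\theta$.

The inclusion $R_2\subseteq\operatorname{Im}g$ is the first step with content. To obtain it we apply the first step to the extremal matrix $g_y$: the space $\mathcal R(y):=L(E)\ker g_y$ lies in $\operatorname{Im}g_y$. Equality in \eqref{eq:kappa} means $\operatorname{pr}\ker g_y=\ker g$, so $\operatorname{pr}\mathcal R(y)=R_1$ by \eqref{eq:pr}. Let $a\in W_1$ and choose $s$ with $(ga,s)\in\mathcal R(y)$. Then $(ga,s)=g_y(a',b)$ for some $a',b$, that is, $ga'=ga$ and $s=L(y)a'+gb$. As $a-a'\in\ker g$, we have $L(y)(a-a')\in\operatorname{Im}g$, and so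
\[
L(y)a\equiv s\pmod{\operatorname{Im}g}.
\]
This does not yet say that $L(y)a\in\operatorname{Im}g$. But $s$ depends on $y$ only through the subspace $\mathcal R(y)$. If $\mathcal R(y)=\mathcal R(y')$, the same $s$ serves both, and $L(y-y')a\in\operatorname{Im}g$. Thus $y$ and $y'$ lie in the same coset of the subgroup $H=\{\delta\in E:L(\delta)W_1\subseteq\operatorname{Im}g\}$. By Lemma~\ref{lem:finite}, $\mathcal R(y)$ takes finitely many values, so $H$ has finite index, and Lemma~\ref{lem:index}(ii) gives $L(E)W_1\subseteq\operatorname{Im}g$.

The infimum need not be attained, so we must run this argument for $g$ with $\kappa(g)\le(\theta+\eta)\mu(g)$. Every inclusion then holds only up to a codimension of order $\eta\mu$, and two things break.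
\begin{itemize}
\item The set of $\delta$ for which $L(\delta)$ maps all of $W_1$ but a small codimension into $\operatorname{Im}g$ is not visibly a subgroup: each addition adds the codimensions. The number of values of $\mathcal R(y)$ is bounded only in terms of $\mu$, so we cannot afford a number of additions that depends on it.
\item The large subspace of $W_1$ that $L(\delta)$ maps into $\operatorname{Im}g$ depends on $\delta$, whereas Lemma~\ref{lem:index}(ii) needs one subspace for all $\delta\in H$.
\end{itemize}
The next section has one lemma for each difficulty.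

\section{Finite covers and families of bounded rank}\label{sec:tools}

The first lemma finds a subgroup of finite index all of whose elements are sums of only two differences from one class. The index depends on the number of classes, and this costs nothing, since Lemma~\ref{lem:index} accepts any finite index.

\begin{lemma}[Bogolyubov]\label{lem:bog}
Let an elementary abelian $p$-group $E$ be the union of sets $Y_1,\dots,Y_\ell$. Then for some $i$ the set $\Delta_i=(Y_i-Y_i)+(Y_i-Y_i)$ contains a subgroup of finite index in $E$.
\end{lemma}

\begin{proof}
\emph{Finite subgroups.} Let $G\le E$ be finite. Its characters are the homomorphisms $\chi\colon G\to\mathbb C^\times$; they satisfy $\sum_\chi\chi(x)=|G|$ for $x=0$ and $\sum_\chi\chi(x)=0$ for $x\ne0$. Their values are $p$-th roots of unity, so $[G:\ker\chi]\le p$.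

For some $i$ the set $B=Y_i\cap G$ has density $\beta=|B|/|G|\ge1/\ell$. Put $\hat B(\chi)=\sum_{b\in B}\overline{\chi(b)}$. Expanding the powers and using the orthogonality relation gives
\[
\sum_\chi|\hat B(\chi)|^2=|G||B|,\qquad\sum_\chi|\hat B(\chi)|^4\chi(x)=|G|\,n(x),
\]
where $n(x)$ is the number of quadruples in $B^4$ with $x=b_1+b_2-b_3-b_4$. Let $\Gamma=\{\chi:|\hat B(\chi)|^2\ge\beta|B|^2\}$. It contains the trivial character, for which $\hat B=|B|$, and the first identity gives $|\Gamma|\le|G||B|/(\beta|B|^2)=\beta^{-2}\le\ell^2$. If $\chi(x)=1$ for all $\chi\in\Gamma$, then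
\[
|G|\,n(x)\ \ge\ |B|^4-\sum_{\chi\notin\Gamma}|\hat B(\chi)|^4\ \ge\ |B|^4-\beta|B|^2\bigl(|G||B|-|B|^2\bigr)=\beta|B|^4>0,
\]
where we used $\beta|G|=|B|$. So the subgroup $\bigcap_{\chi\in\Gamma}\ker\chi$ lies in $\Delta_i$, and its index in $G$ is at most $q:=p^{\ell^2}$, a bound independent of $G$.

\emph{Passage to $E$.} For each finite $G\le E$ let $\Phi_G$ be the finite set of pairs $(i,H)$ with $H\le G$, $[G:H]\le q$ and $H\subseteq\Delta_i$; we have shown $\Phi_G\neq\emptyset$. For $G'\le G$ the restriction $(i,H)\mapsto(i,H\cap G')$ maps $\Phi_G$ to $\Phi_{G'}$. We want a family of pairs, one in each $\Phi_G$, compatible with all restrictions. The product of the finite discrete spaces $\Phi_G$ is compact by Tychonoff's theorem, and each compatibility condition defines a closed set. Finitely many conditions can be met together: the groups involved generate a finite group $G^*$, because $pE=0$; take an element of $\Phi_{G^*}$, restrict it to the subgroups of $G^*$, and choose arbitrarily elsewhere. So a compatible family exists. It has one common index $i$, as restriction to the trivial group shows, and subgroups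 $H_G\le G$ with $H_G\cap G'=H_{G'}$ for $G'\le G$.

The union $H=\bigcup_GH_G$ is directed, hence a subgroup, and $H\subseteq\Delta_i$. If $x\in H\cap G$, then $x\in H_{G''}$ for some $G''\supseteq G$, so $x\in H_{G''}\cap G=H_G$; thus $H\cap G=H_G$. If $q+1$ elements of $E$ were pairwise incongruent modulo $H$, they would be pairwise incongruent modulo $H_G$ in the finite group $G$ that they generate, which contradicts $[G:H_G]\le q$. So $[E:H]\le q$.
\end{proof}

The second lemma says that an additive family of maps of small rank is small for a common reason: after restricting to one subspace of small codimension, all images lie in one subspace of small dimension. The proof meets the question of this paper in miniature. It would like a scalar $t$ with $tI-B$ nonsingular, but only $t\in\mathbb F_p$ is available, and Lemma~\ref{lem:eigen} gives only a kernel of proportion at most $1/p$. That suffices for an induction.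

\begin{lemma}\label{lem:rank}
Let $H$ be an abelian group, $U,U'$ finite-dimensional $K$-spaces, and $\Lambda\colon H\to\operatorname{Hom}(U,U')$ an additive map with $\operatorname{rank}\Lambda(h)\le\rho$ for all $h$. Then there are $U_0\le U$ of codimension at most $2\rho$ and $U_1\le U'$ of dimension at most $2\rho$ with $\Lambda(h)U_0\subseteq U_1$ for all $h\in H$.
\end{lemma}

\begin{proof}
Let $\rho_0\le\rho$ be the largest rank that occurs, attained at $h_0$. We prove the statement with $\rho_0$ in place of $\rho$ by induction on $\rho_0$. For $\rho_0=0$ take $U_0=U$ and $U_1=0$. Let $\rho_0\ge1$, and let $d(h)\colon\ker\Lambda(h_0)\to U'/\operatorname{Im}\Lambda(h_0)$ be the map induced by $\Lambda(h)$; it is additive in $h$.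

We claim that $s:=\operatorname{rank}d(h)\le\rho_0/p$ for each $h$. Fix $h$. Take a basis of $U$ whose last vectors span $\ker\Lambda(h_0)$, and a basis of $U'$ that begins with the images under $\Lambda(h_0)$ of the first $\rho_0$ basis vectors of $U$. Then $\Lambda(h_0)=\begin{pmatrix}I_{\rho_0}&0\\0&0\end{pmatrix}$, and $d(h)$ is the lower right block of $\Lambda(h)$. The basis of $\ker\Lambda(h_0)$ and the remaining basis vectors of $U'$ are still free, and we choose them so that $d(h)=\begin{pmatrix}I_s&0\\0&0\end{pmatrix}$. For $t=0,1,\dots,p-1$ the upper left submatrix of size $\rho_0+s$ of $\Lambda(th_0+h)=t\Lambda(h_0)+\Lambda(h)$ has the form $\begin{pmatrix}tI+a&b\\c&I_s\end{pmatrix}$ with $a,b,c$ independent of $t$, and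
\[
\begin{pmatrix}I&-b\\0&I\end{pmatrix}\begin{pmatrix}tI+a&b\\c&I_s\end{pmatrix}\begin{pmatrix}I&0\\-c&I\end{pmatrix}=\begin{pmatrix}tI-B&0\\0&I_s\end{pmatrix},\qquad B=bc-a\in M_{\rho_0}(K).
\]
By Lemma~\ref{lem:eigen}, some $t\in\mathbb F_p$ has $\dim\ker(tI-B)\le\rho_0/p$. For this $t$, maximality of $\rho_0$ gives $\rho_0\ge\operatorname{rank}\Lambda(th_0+h)\ge s+\rho_0-\rho_0/p$, which is the claim.

So the largest rank $\rho_1$ of the family $d$ satisfies $\rho_1\le\rho_0/2<\rho_0$. By induction there are $U_0\le\ker\Lambda(h_0)$ of codimension at most $2\rho_1\le\rho_0$ in $\ker\Lambda(h_0)$, and $U_1\ge\operatorname{Im}\Lambda(h_0)$ with $\dim U_1/\operatorname{Im}\Lambda(h_0)\le2\rho_1\le\rho_0$, such that $\Lambda(h)U_0\subseteq U_1$ for all $h$. The codimension of $U_0$ in $U$ and the dimension of $U_1$ are at most $\rho_0+\rho_0$.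
\end{proof}

\section{Chains with errors: proof of Proposition~\ref{prop:key}}\label{sec:chains}

The spaces $R_1,W_1,R_2,\dots$ of Section~\ref{sec:exact} have the following approximate version.

\begin{definition}
Let $g\in\mathcal G$ act on $V=K^{N\mu(g)}$, let $k\ge0$ and $\varepsilon\ge0$. An \emph{$\varepsilon$-chain of length $k$} for $g$ consists of subspaces $R_0,\dots,R_k$ and $W_0,\dots,W_{k-1}$ of $V$ with $R_0=0$ and $R_{j+1}=L(E)W_j$ such that
\begin{itemize}
\item[(a)] for $0\le j\le k$, $R_j\cap\operatorname{Im}g$ has codimension at most $\varepsilon$ in $R_j$;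
\item[(b)] for $0\le j<k$, $W_j\le g^{-1}(R_j)$ has codimension at most $\varepsilon$ in $g^{-1}(R_j)$.
\end{itemize}
\end{definition}

All $R_j$ belong to the finite set $\mathcal S_{\mu(g)}$ of Lemma~\ref{lem:finite}, including $R_0=L(E)0$. The nonshrinking hypothesis is used in the next lemma and nowhere else.

\begin{lemma}\label{lem:growth}
If $L$ is nonshrinking and $g$ has an $\varepsilon$-chain of length $k$, then $k\,(\kappa(g)-2\varepsilon)\le N\mu(g)$.
\end{lemma}

\begin{proof}
By the hypothesis on $L$, (b), (C3) and (a),
\[
\dim R_{j+1}\ge\dim W_j\ge\dim(R_j\cap\operatorname{Im}g)+\kappa(g)-\varepsilon\ge\dim R_j+\kappa(g)-2\varepsilon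
\]
for $0\le j<k$. Hence $N\mu(g)\ge\dim R_k\ge k(\kappa(g)-2\varepsilon)$.
\end{proof}

A chain for $g$ will be obtained by projecting a chain for $g_y$ and adding one term. The next lemma controls both operations. The vector $s$ of Section~\ref{sec:exact} is now chosen linearly, by a section $\sigma$ of the projection, so that the vectors $a$ for which the congruence $L(y)a\equiv s$ holds form a subspace.

\begin{lemma}\label{lem:lift}
Let $g\in\mathcal G$ act on $V$, let $y\in E$, and suppose $\kappa(g_y)\ge2\kappa(g)-\lambda$. Let $\mathcal R\le V\oplus V$ be such that $\mathcal R\cap\operatorname{Im}g_y$ has codimension at most $\varepsilon$ in $\mathcal R$. Put $R=\operatorname{pr}\mathcal R$, let $\sigma\colon R\to V$ be a linear map with $(x,\sigma x)\in\mathcal R$ for all $x\in R$, and let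
\[
\mathcal A=\{a\in g^{-1}(R):\ L(y)a-\sigma(ga)\in\operatorname{Im}g\}.
\]
Then:
\begin{itemize}
\item[(i)] $R\cap\operatorname{Im}g$ has codimension at most $\varepsilon$ in $R$;
\item[(ii)] $\mathcal A$ has codimension at most $\varepsilon+\lambda$ in $g^{-1}(R)$;
\item[(iii)] $\mathcal A\subseteq\operatorname{pr}\bigl(g_y^{-1}(\mathcal R)\bigr)\subseteq g^{-1}(R)$.
\end{itemize}
\end{lemma}

A map $\sigma$ as in the lemma exists: lift a basis of $R$ to $\mathcal R$ and extend linearly.

\begin{proof}
(i) By \eqref{eq:double}, $\operatorname{pr}(\mathcal R\cap\operatorname{Im}g_y)\subseteq R\cap\operatorname{Im}g$, and the left side has codimension at most $\varepsilon$ in $R$ by (C1).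

(ii) For $x\in R$, the equation $g_y(a,b)=(x,\sigma x)$ means $ga=x$ and $L(y)a-\sigma x=-gb$. So $a\in\mathcal A$ if and only if $ga\in R$ and $g_y(a,b)=(ga,\sigma(ga))$ for some $b$, and $g$ maps $\mathcal A$ onto $R'=\{x\in R:(x,\sigma x)\in\operatorname{Im}g_y\}$. The graph of $\sigma$ is a subspace of $\mathcal R$ that $\operatorname{pr}$ maps isomorphically onto $R$, so $\dim R'\ge\dim R-\varepsilon$ by (C2). The kernel of $g$ on $\mathcal A$ is $\{a\in\ker g:L(y)a\in\operatorname{Im}g\}$, of dimension $\kappa(g_y)-\kappa(g)\ge\kappa(g)-\lambda$ by \eqref{eq:kappa}. Hence $\dim\mathcal A\ge\dim R+\kappa(g)-\varepsilon-\lambda$, while $\dim g^{-1}(R)\le\dim R+\kappa(g)$ by (C3).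

(iii) If $a\in\mathcal A$, then $g_y(a,b)=(ga,\sigma(ga))\in\mathcal R$ for some $b$. If $g_y(a,b)\in\mathcal R$, then $ga=\operatorname{pr}g_y(a,b)\in R$.
\end{proof}

For $\eta>0$ let $\mathcal G_\eta=\{g\in\mathcal G:\kappa(g)\le(\theta+\eta)\mu(g)\}$. This set is nonempty by the definition of $\theta$. If $g\in\mathcal G_\eta$ and $y\in E$, then $g_y\in\mathcal G_\eta$ by \eqref{eq:kappa}, and
\begin{equation}\label{eq:defect}
\kappa(g_y)\ge2\theta\mu(g)\ge2\kappa(g)-2\eta\mu(g).
\end{equation}
Define $\gamma_0=0$ and $\gamma_{k+1}=16(\gamma_k+1)$. These constants depend on $k$ only, which will let us choose $k$ first and $\eta$ afterwards.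

\begin{proposition}\label{prop:chain}
For all $k\ge0$ and $\eta>0$, every $g\in\mathcal G_\eta$ has a $\gamma_k\eta\mu(g)$-chain of length $k$.
\end{proposition}

\begin{proof}
We use induction on $k$, for all $g\in\mathcal G_\eta$ at once. For $k=0$ the chain is $R_0=0$. Assume the statement for $k$. Let $g\in\mathcal G_\eta$ act on $V$, and put
\[
\mu=\mu(g),\qquad\varepsilon=2\gamma_k\eta\mu,\qquad\lambda=2\eta\mu .
\]
By \eqref{eq:defect}, $\kappa(g_y)\ge2\kappa(g)-\lambda$ for all $y\in E$. We need a chain of length $k+1$ with error $\gamma_{k+1}\eta\mu=8(\varepsilon+\lambda)$.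

\emph{Choice of a class.} For each $y\in E$ the matrix $g_y\in\mathcal G_\eta$ has $\mu(g_y)=2\mu$, so it has an $\varepsilon$-chain of length $k$; choose one. Its last term lies in the finite set $\mathcal S_{2\mu}$. Partition $E$ according to this last term. By Lemma~\ref{lem:bog} there are a class $Y$, with common last term $\mathcal R_k$, and a subgroup $H\le E$ of finite index with $H\subseteq(Y-Y)+(Y-Y)$. In particular $Y\ne\emptyset$.

\emph{The terms up to $R_k$.} Fix $y_0\in Y$ and let $\mathcal R_0,\dots,\mathcal R_k$, $\mathcal W_0,\dots,\mathcal W_{k-1}$ be the chain chosen for $g_{y_0}$. Put $R_j=\operatorname{pr}\mathcal R_j$ for $j\le k$ and $W_j=\operatorname{pr}\mathcal W_j$ for $j<k$. Then $R_0=0$, and $R_{j+1}=L(E)W_j$ by \eqref{eq:pr}. Apply Lemma~\ref{lem:lift} to $y_0$ and $\mathcal R_j$. Part (i) gives (a) for $j\le k$ with error $\varepsilon$. For $j<k$, parts (ii) and (iii) show that $\operatorname{pr}(g_{y_0}^{-1}(\mathcal R_j))$ has codimension at most $\varepsilon+\lambda$ in $g^{-1}(R_j)$, and $W_j$ has codimension at most $\varepsilon$ in $\operatorname{pr}(g_{y_0}^{-1}(\mathcal R_j))$ by (C1).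 So (b) holds for $j<k$ with error $2\varepsilon+\lambda$.

\emph{The new terms $W_k$ and $R_{k+1}$.} Let $W=g^{-1}(R_k)$. Fix one linear map $\sigma\colon R_k\to V$ with $(x,\sigma x)\in\mathcal R_k$. For every $y\in Y$ the space $\mathcal R_k$ is the last term of an $\varepsilon$-chain for $g_y$, so Lemma~\ref{lem:lift}(ii) applies with this same $\sigma$: the space
\[
\mathcal A_y=\{a\in W:\ L(y)a-\sigma(ga)\in\operatorname{Im}g\}
\]
has codimension at most $\varepsilon+\lambda$ in $W$. Let $\delta\in H$, and write $\delta=(y_1-y_2)+(y_3-y_4)$ with $y_i\in Y$. For $a\in\mathcal A_{y_1}\cap\dots\cap\mathcal A_{y_4}$ the terms $\sigma(ga)$ cancel in $L(\delta)a=L(y_1)a-L(y_2)a+L(y_3)a-L(y_4)a$, so $L(\delta)a\in\operatorname{Im}g$. By (C2) this intersection has codimension at most $\rho:=4(\varepsilon+\lambda)$ in $W$. Hence the map $\Lambda(\delta)\colon W\to V/\operatorname{Im}g$ induced by $L(\delta)$ has rank at most $\rho$ for every $\delta\in H$.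

Lemma~\ref{lem:rank} gives $W_k\le W$ of codimension at most $2\rho$ and a subspace $T$ with $\operatorname{Im}g\le T\le V$ and $\dim T/\operatorname{Im}g\le2\rho$ such that $L(\delta)W_k\subseteq T$ for all $\delta\in H$. By Lemma~\ref{lem:index}(ii), $R_{k+1}:=L(E)W_k\subseteq T$. Then (b) holds for $j=k$ with error $2\rho$, and (a) holds for $j=k+1$ with error $2\rho$ by (C2) applied to $\operatorname{Im}g\le T$. All errors are at most $2\rho=8(\varepsilon+\lambda)$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:key}]
Suppose $\theta>0$. Choose $k>2N/\theta$, then $\eta>0$ with $2\gamma_k\eta\le\theta/2$, and then $g\in\mathcal G_\eta$. By Proposition~\ref{prop:chain} and Lemma~\ref{lem:growth}, with $\mu=\mu(g)$ and $\kappa(g)\ge\theta\mu$,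
\[
N\mu\ge k\bigl(\kappa(g)-2\gamma_k\eta\mu\bigr)\ge k\theta\mu/2>N\mu,
\]
a contradiction.
\end{proof}

This completes the proofs of Theorems~\ref{thm:pencil} and~\ref{thm:main}.

\section{Full matrices over $K_C\langle X\rangle$}\label{sec:full}

The matrix $A-\alpha I$ is the value at $\alpha$ of a matrix whose entries are polynomials in a variable that does not commute with $K$. We now ask which such matrices are nonsingular at some point. This section relies on published theorems, which we quote.

For a skew field $K$ with center $C$ and a set $X$, let $K_C\langle X\rangle$ be the free product (coproduct) over $C$ of $K$ and the free algebra $C\langle X\rangle$. It is generated by $K$ and $X$, the elements of $C$ commute with $X$, and it is universal with this property: a ring homomorphism $\varphi\colon K\to R$ together with a map from $X$ to the elements of $R$ that commute with $\varphi(C)$ extends uniquely to $K_C\langle X\rangle\to R$. In particular any choice $\xi$ of values in $K$ for the variables gives an evaluation homomorphism $f\mapsto f(\xi)$ to $K$.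

A $t\times t$ matrix over a ring is \emph{full} if it is not a product of a $t\times s$ and an $s\times t$ matrix with $s<t$. Invertible factors do not affect fullness, and a $1\times1$ matrix is full if and only if it is nonzero. A matrix that is not full has rank less than $t$ under every homomorphism to a skew field. So fullness is necessary for being nonsingular at some point, and the following theorem says that it is sufficient.

\begin{theorem}\label{thm:full}
Let $K$ be an infinite skew field with finite center $C$. Every full matrix over $K_C\langle X\rangle$ is nonsingular for some values of $X$ in $K$.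
\end{theorem}

A \emph{fir} is a ring in which every left ideal and every right ideal is a free module of unique rank. We use two facts from \cite{CohnFR}: the ring $K_C\langle X\rangle$ is a fir, and every fir embeds in a skew field over which each full matrix of the fir becomes invertible. So over $K_C\langle X\rangle$ a matrix is full if and only if it is invertible over this skew field. In particular, diagonal sums of full matrices are full.

\begin{proof}
Let $M$ be full over $K_C\langle X\rangle$. Only finitely many variables $x_1,\dots,x_r$ occur in $M$, and the others may be given arbitrary values.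

\emph{Linearization.} Write each entry of $M$ as a sum of terms $\pm w$, where $w$ is a nonempty product of letters from $K\cup\{x_1,\dots,x_r\}$. Suppose an entry has the form $f+ab$, where $ab$ is a term of length $\ell\ge2$, $a$ is its first letter, and the sign is part of $b$. Enlarge the matrix by a diagonal $1$, add $a$ times the new row to the row of that entry, and subtract the new column times $b$ from the column of that entry. Only the four entries shown change:
\[
\begin{pmatrix}f+ab&0\\0&1\end{pmatrix}\to\begin{pmatrix}f+ab&a\\0&1\end{pmatrix}\to\begin{pmatrix}f&a\\-b&1\end{pmatrix}.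
\]
The term of length $\ell$ is replaced by terms of lengths $1$, $\ell-1$ and $1$, so the sum of $(\text{length}-1)$ over all terms drops by one. After finitely many steps all terms are signed single letters, and we have invertible matrices $U,V$ over $K_C\langle X\rangle$ with
\[
U(M\oplus I)V=M':=A_0+\sum_{j=1}^rx_jB_j,\qquad A_0\in M_N(K),\quad B_j\in M_N(C).
\]
The matrix $M'$ is full, because $M\oplus I$ is.

\emph{Homogenization.} Theorem~\ref{thm:pencil} does not apply to $M'$ directly, since its linear part may shrink a subspace, as it does for $\begin{pmatrix}x&1\\1&0\end{pmatrix}$. We therefore make $A_0$ part of the linear map by means of a new variable $z$, and we add a diagonal entry $z$ to force a nonzero value of $z$. Over $F=K_C\langle z,x_1,\dots,x_r\rangle$ let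
\[
\mathcal L=\Bigl(A_0z+\sum_jx_jB_j\Bigr)\oplus(z).
\]
Its values $\mathcal L(y)$ at $z=y_0$, $x_j=y_j$ define a generalized linear map on $E=K^{1+r}$ of size $N+1$. The first summand is full over $F$: the homomorphism $F\to K_C\langle X\rangle$ with $z\mapsto1$ takes it to $M'$, and would take a factorization of smaller inner size to one of $M'$. The summand $(z)$ is full since it is nonzero. Hence the diagonal sum $\mathcal L_m$ of $m$ copies of $\mathcal L$ is full over $F$ for every $m$.

\emph{The map $y\mapsto\mathcal L(y)$ is nonshrinking.} Let $t=(N+1)m$, and suppose that $W\le K^t$ has dimension $w$ while $\mathcal L(E)W$ has dimension $u<w$. Choose invertible matrices $S,T$ over $K$ such that $S$ maps $\mathcal L(E)W$ onto the span of the first $u$ unit vectors and the first $w$ columns of $T$ form a basis of $W$. Then the lower left $(t-u)\times w$ block of $S\mathcal L_m(y)T$ is zero for all $y\in E$. We claim that this block of $S\mathcal L_mT$ is already zero over $F$. Each of its entries is a sum of terms $axb$ with $a,b\in K$ and $x$ one of the variables $z,x_1,\dots,x_r$. Since $C$ commutes with $x$, the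 terms that contain a given $x$ can be collected into a sum $\sum_ia_ixb_i$ with the $a_i$ independent over $C$. Giving the other variables the value $0$, we find $\sum_ia_isb_i=0$ for all $s\in K$, and Lemma~\ref{lem:indep} gives $b_i=0$ for all $i$. This proves the claim. Therefore, over $F$,
\[
S\mathcal L_mT=\begin{pmatrix}G_{11}&G_{12}\\0&G_{22}\end{pmatrix}=\begin{pmatrix}I_u&G_{12}\\0&G_{22}\end{pmatrix}\begin{pmatrix}G_{11}&0\\0&I_{t-w}\end{pmatrix}
\]
with $G_{11}$ of size $u\times w$. The inner size is $u+t-w<t$, which contradicts the fullness of $\mathcal L_m$.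

\emph{Conclusion.} By Theorem~\ref{thm:pencil} with constant term $0$, some $\mathcal L(y)$ is nonsingular. Then $y_0\ne0$. Put $\xi_j=y_jy_0^{-1}$. Since the entries of $B_j$ are central, $A_0y_0+\sum_jy_jB_j=M'(\xi)\,y_0$, so $M'(\xi)$ is nonsingular. Evaluation at $\xi$ is a ring homomorphism, so $U(\xi)$ and $V(\xi)$ are invertible. Hence $M(\xi)\oplus I$, and with it $M(\xi)$, is nonsingular.
\end{proof}

\begin{remark}
Combined with published results, Theorem~\ref{thm:full} gives a classification. For a skew field $K$ with center $C$, every full matrix over $K_C\langle X\rangle$, for every $X$, is nonsingular for some values of $X$ in $K$ if and only if $[K:C]=\infty$. If $[K:C]=\infty$ and $C$ is infinite, this is Cohn's specialization lemma \cite[\S6.3]{CohnSF}. If $[K:C]=\infty$ and $C$ is finite, then $K$ is infinite and Theorem~\ref{thm:full} applies. If $[K:C]$ is finite, it is a square $t^2$, and $K$ embeds in $K\otimes_C\overline C\cong M_t(\overline C)$, where $\overline C$ is an algebraic closure of $C$. By the Amitsur--Levitzki theorem the standard polynomial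
\[
s_{2t}=\sum_{\pi\in S_{2t}}\operatorname{sgn}(\pi)\,x_{\pi(1)}\cdots x_{\pi(2t)}
\]
vanishes on $t\times t$ matrices over a commutative field, hence on $K$. It is nonzero in $K_C\langle x_1,\dots,x_{2t}\rangle$, because its image in $K\otimes_CC\langle x_1,\dots,x_{2t}\rangle$ is $1\otimes s_{2t}\neq0$. So $(s_{2t})$ is a full $1\times1$ matrix that is singular at every point.
\end{remark}

\begin{thebibliography}{9}

\bibitem{CohnFR} P. M. Cohn, \emph{Free Rings and Their Relations}.

\bibitem{CohnSF} P. M. Cohn, \emph{Skew Fields}.

\end{thebibliography}
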